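# The operator Hilbert space inside a von Neumann algebra predual, completely isometrically

## 1. Three norms of a pair of 2×2 matrices

Write $e_{jk}$ for the matrix units and take the pair $z_1=e_{11}$, $z_2=e_{12}$ in $M_2$. There are two familiar ways to measure the size of a finite family of matrices, the row norm and the column norm:
$$\Big\|\sum_i z_iz_i^*\Big\|^{1/2}=\|2e_{11}\|^{1/2}=\sqrt2,\qquad \Big\|\sum_i z_i^*z_i\Big\|^{1/2}=\|e_{11}+e_{22}\|^{1/2}=1 .$$
For the transposed pair $(e_{11},e_{21})$ the two values change places. A third way treats rows and columns alike: take $\|\sum_i z_i\otimes\bar z_i\|^{1/2}$, where $\bar z$ is the entrywise conjugate. To compute it, identify $\ell_2^2\otimes\overline{\ell_2^2}$ with the $2\times2$ matrices under the Hilbert–Schmidt norm, $h\otimes\bar k\mapsto hk^*$. Then $z\otimes\bar z$ acts as $v\mapsto zvz^*$, so $\sum z_i\otimes \bar z_i$ becomes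
$$v\longmapsto e_{11}ve_{11}+e_{12}ve_{21}=(v_{11}+v_{22})\,e_{11}=\mathrm{Tr}(v)\,e_{11}.$$
By Cauchy–Schwarz $|\mathrm{Tr}(v)|\le\sqrt2\,\|v\|_2$, with equality at $v=1$. The operator norm is $\sqrt2$ and the third norm of the pair is $2^{1/4}$, the geometric mean of $\sqrt2$ and $1$. The transposed pair gives the map $v\mapsto v_{11}1$, again of norm $\sqrt2$, so again $2^{1/4}$.

These are the matrix norms of three operator space structures on $\ell_2$: the row space $R$, the column space $C$, and Pisier's operator Hilbert space $OH$. The first two live in $B(\ell_2)$, and also in its predual, the trace class $S_1$: the functionals $m\mapsto m_{i1}$ on $B(\ell_2)$ span a copy of $R$, and the functionals $m\mapsto m_{1i}$ span a copy of $C$, both with the exact matrix norms (checked in Section 2). So the two extreme structures sit in the predual of a von Neumann algebra. Does the one in the middle, with the exact norm $2^{1/4}$ and all its relatives?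

## 2. Operator spaces, preduals, and the two theorems

An **operator space** is a closed subspace $E\subset B(H)$, remembered together with the norms on the matrix spaces $M_n(E)\subset B(H^n)$. A linear map $u:E\to F$ has $\|u\|_{cb}=\sup_n\|\mathrm{id}_{M_n}\otimes u\|$; it is a *complete contraction* if $\|u\|_{cb}\le1$ and a *complete isometry* if every $\mathrm{id}_{M_n}\otimes u$ is isometric. The dual $E^*$ is an operator space with $M_n(E^*)=CB(E,M_n)$ isometrically. Adjoints of complete contractions are complete contractions, and $E\to E^{**}$ is a complete isometry. The conjugate $\overline E$ is $E$ with conjugate scalar multiplication and $\|[\bar v_{pq}]\|=\|[v_{pq}]\|$.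

The predual $M_*$ of a von Neumann algebra $M$ carries the structure induced by $M_*\subset M^*$; then $(M_*)^*=M$ completely isometrically. If $A$ is a C*-algebra, then $A^{**}$ is a von Neumann algebra with predual $A^*$. The structure of $A^*$ as dual of $A$ agrees with the one induced from $(A^{**})^*=A^{***}$, since $A^*\to A^{***}$ is completely isometric.

*Example.* Let $R=\overline{\mathrm{span}}(e_{1i})$ and $C=\overline{\mathrm{span}}(e_{i1})$ in $B(\ell_2)$. Then
$$\Big\|\sum z_i\otimes e_{1i}\Big\|=\Big\|\sum z_iz_i^*\Big\|^{1/2},\qquad \Big\|\sum z_i\otimes e_{i1}\Big\|=\Big\|\sum z_i^*z_i\Big\|^{1/2}.$$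
It is a textbook fact that $C^*=R$ and $R^*=C$ for the dual bases. The map $m\mapsto me_{11}$ is a completely contractive projection of the compact operators $K(\ell_2)$ onto $C$. Its adjoint $C^*\to K(\ell_2)^*=S_1$ is completely contractive and has the restriction map $S_1\to C^*$ as a completely contractive left inverse, so it is a complete isometry of $R=C^*$ into $S_1=B(\ell_2)_*$. Using $m\mapsto e_{11}m$ instead, one embeds $C=R^*$.

**Definition ($OH$).** $OH$ is the operator space structure on $\ell_2$, unique up to complete isometry, for which the canonical identification of $\overline{OH}^*$ with $OH$ is a complete isometry. Equivalently, for an orthonormal basis $(e_i)$ and finitely supported $(x_i)$ in $B(\ell_2)$,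
$$\Big\|\sum x_i\otimes e_i\Big\|=\Big\|\sum x_i\otimes\overline{x_i}\Big\|^{1/2}.\tag{1}$$

Two results may be quoted. Junge proved that $OH$ embeds completely *isomorphically* into some $M_*$; his construction uses a von Neumann algebra of type III, that is, one admitting no semifinite faithful trace. Pisier showed that if $OH\subset M_*$ completely isomorphically, then $M$ cannot be semifinite. The question is whether "isomorphically" can be replaced by "isometrically".

**Theorem A.** There are a C*-algebra $A$ (an $\ell_\infty$-product of finite von Neumann algebras) and a complete isometry $J:OH\to A^*=(A^{**})_*$. Hence $OH$ embeds completely isometrically into $M_*$ with $M=A^{**}$.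

**Theorem B.**

1. For every $0\le\theta\le1$ the space $[R,C]_\theta$ embeds completely isometrically into the predual of a von Neumann algebra ($\theta=\frac12$ is $OH$).
2. For $OH$, the von Neumann algebra can be taken to be a type III factor with separable predual.
3. For $1\le q\le2$ the Schatten class $S_q$ embeds isometrically (as a Banach space) into the predual of a von Neumann algebra.

Theorem A is proved in Sections 3–10, independently of Theorem B, which takes Sections 11–13.

Notation: $\mathrm{Tr}$ is the unnormalized trace on $M_n$, $S_p^n$ is $M_n$ with the Schatten norm $\|\cdot\|_p$, and for a family $z=(z_i)$ in $M_n$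
$$\Theta_z(v)=\sum_i z_ivz_i^* .$$

## 3. Passing to the dual norm $|||x|||$

Elements of $M_*$ are functionals, so it is easier to test the *dual* norms of $OH$ against them. This section makes that precise.

Let $E$ be an operator space that is the closed span of a linearly independent sequence $(e_i)$. Put $E_N=\mathrm{span}(e_1,\dots,e_N)$, and let $\xi_1,\dots,\xi_N$ be the dual basis of $E_N^*$. Every element of $M_n(E_N^*)$ is $\sum z_i\otimes\xi_i$ with unique $z_i\in M_n$, and every linear functional on $M_n(E_N^*)$ has the form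
$$\ell_x\Big(\sum z_i\otimes\xi_i\Big)=\sum_{i\le N}\mathrm{Tr}(z_ix_i),\qquad x=(x_1,\dots,x_N)\in M_n^N .$$
Let $|||x|||$ be the norm of $\ell_x$. If $A$ is a C*-algebra and $J:\mathrm{span}(e_i)\to A^*$ is linear, put
$$\Psi_x(m)=\sum_i\mathrm{Tr}\big([J(e_i)(m_{pq})]_{pq}\,x_i\big),\qquad m=[m_{pq}]\in M_n(A).\tag{2}$$

**Lemma 1.** If $\|\Psi_x\|_{M_n(A)^*}=|||x|||$ for all $n,N$ and $x\in M_n^N$, then $J$ extends to a complete isometry $E\to A^*$.

*Proof.* **Step 1: unit balls.** The aim is to see that $A$ fills the unit balls of the spaces $M_r(E_N^*)$. Let $q_N:A\to E_N^*$, $q_N(m)=\sum_{i\le N}J(e_i)(m)\xi_i$. Then $\ell_x\circ(\mathrm{id}_{M_r}\otimes q_N)=\Psi_x$ for $x\in M_r^N$. By hypothesis, the image of the unit ball of $M_r(A)$ under $\mathrm{id}\otimes q_N$ and the unit ball of $M_r(E_N^*)$ have the same supremum of $|\ell_x|$, for every functional $\ell_x$ on the finite-dimensional space $M_r(E_N^*)$. Both sets are convex and closed under multiplication by unimodular scalars.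 By Hahn–Banach, the closure of the first is the closed unit ball of $M_r(E_N^*)$.

**Step 2: norms in $A^*$.** Now we compute the norm of $J(v)$ for $v=[v_{pq}]\in M_n(E_N)$. Since $M_n(A^*)=CB(A,M_n)$ and $J(v_{pq})(m)=\langle v_{pq},q_N(m)\rangle$,
$$\|(\mathrm{id}\otimes J)(v)\|_{M_n(A^*)}=\sup_r\sup_{\|m\|_{M_r(A)}\le1}\big\|[\langle v_{pq},q_N(m_{ij})\rangle]\big\|_{M_{nr}}=\sup_r\sup_{\|\zeta\|_{M_r(E_N^*)}\le1}\big\|[\langle v_{pq},\zeta_{ij}\rangle]\big\|_{M_{nr}},$$
the last equality by Step 1 and continuity. The right side is the norm of $v$ in $CB(E_N^*,M_n)=M_n(E_N^{**})$, which is $\|v\|_{M_n(E_N)}=\|v\|_{M_n(E)}$. So $J$ is completely isometric on $\mathrm{span}(e_i)$ and extends by density. $\square$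

*The condition is also necessary.* Suppose $J:E\to M_*$ is a complete isometry; we check $\|\Psi_x\|=|||x|||$ on $M_n(M)$. The map $q_N:M\to E_N^*$ is a complete contraction, being the adjoint of $J|_{E_N}$, so $\|\Psi_x\|\le|||x|||$. Conversely, $z$ in the unit ball of $M_n(E_N^*)$ is a complete contraction $E_N\to M_n$. Carry it to $J(E_N)\subset M_*$ and extend it, by the Arveson–Wittstock theorem, to a complete contraction $M_*\to M_n$, i.e. to an element $m$ of the unit ball of $M_n((M_*)^*)=M_n(M)$. Then $(\mathrm{id}\otimes q_N)(m)=z$, so $|\ell_x(z)|\le\|\Psi_x\|$.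

**The dual norm for $OH$.** We now identify the norm of $M_n(OH_N^*)$. As in Section 1, $\sum z_i\otimes\bar z_i$ acts on $\ell_2^n\otimes\overline{\ell_2^n}=S_2^n$ as $\Theta_z$. By self-duality $OH^*\cong\overline{OH}$ with $\xi_i\leftrightarrow\bar e_i$. By the definition of the conjugate and (1), $\|\sum z_i\otimes\bar e_i\|=\|\sum\bar z_i\otimes e_i\|=\|\sum\bar z_i\otimes z_i\|^{1/2}$, and a flip of the tensor factors gives $\|\sum\bar z_i\otimes z_i\|=\|\sum z_i\otimes\bar z_i\|$. So the norm in $M_n(OH^*)$ is $\|\Theta_z\|_{S_2\to S_2}^{1/2}$.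

To pass to $OH_N^*$, let $U=\mathrm{diag}(\pm1)$ be $+1$ on $e_1,\dots,e_N$ and $-1$ on the other $e_i$. By (1) it is a complete isometry of $OH$, so the coordinate projection $P_N=\frac12(1+U):OH\to OH_N$ is completely contractive. Its adjoint $OH_N^*\to OH^*$ is completely contractive with the restriction map as completely contractive left inverse, so it is a complete isometry onto $\mathrm{span}(\xi_1,\dots,\xi_N)\subset OH^*$. Therefore
$$\Big\|\sum_{i\le N}z_i\otimes\xi_i\Big\|_{M_n(OH_N^*)}=\|\Theta_z:S_2^n\to S_2^n\|^{1/2},\qquad |||x|||=\sup\Big\{\Big|\sum\mathrm{Tr}(z_ix_i)\Big|:\|\Theta_z\|_{S_2\to S_2}\le1\Big\}.\tag{3}$$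

*Padding.* Adding zero coordinates to $x$ does not change $|||x|||$. Indeed $z\mapsto\|\Theta_z\|^{1/2}$ is a norm by (3) and is invariant under sign changes of the $z_i$. Truncating $z$ to its first $N$ coordinates is the average of two sign changes, so it is contractive; and extending $z$ by zeros leaves $\Theta_z$ unchanged.

**Cases by hand.** For $n=1$ the condition is $\sum|z_i|^2\le1$, so $|||x|||=(\sum|x_i|^2)^{1/2}$.

For $N=1$, $\Theta_z(v)=zvz^*$ has norm $\|z\|^2$ on $S_2$, so $|||x|||$ is the trace norm $\|x\|_1$.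

For $n=N$ and the column $x_i=e_{i1}$ we have $\sum\mathrm{Tr}(z_ix_i)=\sum_i(z_i)_{1i}$. Only the first rows $\zeta_i$ of the $z_i$ enter, and replacing $z_i$ by $e_{11}z_i$ replaces $\Theta_z$ by $e_{11}\Theta_z(\cdot)e_{11}$, which does not increase the norm. Let $Z$ be the matrix with rows $\zeta_i$. Then $\Theta_z(v)=\mathrm{Tr}(vZ^*Z)e_{11}$ has norm $\|Z^*Z\|_2=\|Z\|_4^2$, and we maximize $|\mathrm{Tr}\,Z|$ over $\|Z\|_4\le1$. Hölder gives $|\mathrm{Tr}\,Z|\le\|1\|_{4/3}\|Z\|_4\le N^{3/4}$, with equality at $Z=N^{-1/4}1$. So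
$$|||(e_{11},e_{21},\dots,e_{N1})|||=N^{3/4}.\tag{4}$$

## 4. Circular elements fall short by $N^{1/4}$

**Definition (circular family).** In a von Neumann algebra with tracial state $\hat\tau$, the *free cumulants* $\kappa_r$ are the multilinear functionals determined by $\hat\tau(b_1\cdots b_r)=\sum_{\pi\in NC(r)}\kappa_\pi[b_1,\dots,b_r]$, where $NC(r)$ is the set of noncrossing partitions of $\{1,\dots,r\}$ and $\kappa_\pi$ is the product of cumulants over the blocks of $\pi$. A *$*$-free circular family* $(c_i)$ with $\hat\tau(c_ic_i^*)=1$ is one for which the only nonzero free cumulants of $(c_i,c_i^*)_i$ are $\kappa_2(c_i,c_i^*)=\kappa_2(c_i^*,c_i)=1$.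

*Example.* If $s_1,s_2$ are free semicircular elements of variance $1$, then $c=(s_1+is_2)/\sqrt2$ is circular: $\kappa_2(c,c^*)=\frac12(1+1)=1$ and $\kappa_2(c,c)=\frac12(1-1)=0$. Since $NC(4)$ contains exactly two pairings and both contribute, $\hat\tau(cc^*cc^*)=2$.

A first thing to try is $J(e_i)=$ a multiple of $c_i$, seen in $L_1(\mathcal N,\hat\tau)=\mathcal N_*$ for a finite $\mathcal N$. The case $N=n=1$ forces $J(e_i)=c_i/\kappa$ with $\kappa=\|c_1\|_1$. For $X=\sum x_i\otimes c_i$, the norm of $m\mapsto(\mathrm{Tr}\otimes\hat\tau)(mX)$ on $M_n(\mathcal N)$ is $\|X\|_1$. Test it on the column $x_i=e_{i1}$, where $X^*X=e_{11}\otimes\sum c_i^*c_i$: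
$$\|\Psi_x\|=\kappa^{-1}\hat\tau\Big(\big(\textstyle\sum_{i\le N}c_i^*c_i\big)^{1/2}\Big)\le\kappa^{-1}\Big(\sum_{i\le N}\hat\tau(c_i^*c_i)\Big)^{1/2}=\kappa^{-1}N^{1/2}.$$
By (4) the value must be $N^{3/4}$, and by Section 3 equality is necessary. The attempt is off by a factor of order at least $N^{1/4}$, and no rescaling repairs this. This agrees with Pisier's theorem, which rules out every semifinite $M$. A single trace gives every vector the same weight, whereas the optimal $z$ in $|||x|||$ uses weights that depend on $x$. So we first find these weights.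

## 5. Extremal factorizations $x_i=a^{3/4}w_ib^{3/4}$

Let $a,b\in M_n$ be positive and invertible. Inserting weights and using Cauchy–Schwarz,
$$\Big|\sum\mathrm{Tr}(z_ix_i)\Big|^2=\Big|\sum\mathrm{Tr}\big((b^{1/4}z_ia^{1/4})(a^{-1/4}x_ib^{-1/4})\big)\Big|^2\le\langle b^{1/2},\Theta_z(a^{1/2})\rangle\cdot\sum\mathrm{Tr}(a^{-1/2}x_ib^{-1/2}x_i^*).\tag{5}$$
If $\mathrm{Tr}\,a=\mathrm{Tr}\,b=1$ and $\|\Theta_z\|\le1$, the first factor is at most $\|b^{1/2}\|_2\|a^{1/2}\|_2=1$. It is natural to minimize the second factor over $a,b$. The equations at a minimum, after rescaling, are those in the next definition, and under them (5) turns out to be sharp.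

**Definition (good families).** $x\in M_n^N$ is *good* if there are positive invertible $a,b\in M_n$ and $w_i\in M_n$ with
$$x_i=a^{3/4}w_ib^{3/4},\qquad\sum_iw_ibw_i^*=1,\qquad\sum_iw_i^*aw_i=1.\tag{6}$$
Then $\mathrm{Tr}\,a=\sum\mathrm{Tr}(aw_ibw_i^*)=\sum\mathrm{Tr}(bw_i^*aw_i)=\mathrm{Tr}\,b$.

*Examples.* A single positive invertible $x$ is good with $a=b=x$, $w=x^{-1/2}$, and $\mathrm{Tr}\,a=\|x\|_1$ as it should be. A nonzero scalar family is good with $a=b=\rho=(\sum|x_i|^2)^{1/2}$ and $w_i=\rho^{-3/2}x_i$. The column $x_i=e_{i1}$ with $N=n\ge2$ is *not* good: every $x_i$ kills $\epsilon_2$ (the second canonical basis vector), so every $w_i$ would kill $b^{3/4}\epsilon_2\ne0$, against $\sum w_i^*aw_i=1$. This is why Lemma 3 perturbs.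

**Lemma 2.** If $x$ is good, then $|||x|||=\mathrm{Tr}\,a$.

*Proof.* **Step 1: upper bound.** Let $\|\Theta_z\|\le1$. In (5), $\sum\mathrm{Tr}(a^{-1/2}x_ib^{-1/2}x_i^*)=\sum\mathrm{Tr}(aw_ibw_i^*)=\mathrm{Tr}\,a$, and the first factor is at most $\|b^{1/2}\|_2\|a^{1/2}\|_2=(\mathrm{Tr}\,b)^{1/2}(\mathrm{Tr}\,a)^{1/2}=\mathrm{Tr}\,a$. So $|\sum\mathrm{Tr}(z_ix_i)|\le\mathrm{Tr}\,a$.

**Step 2: a candidate for equality.** Put $z_i=b^{1/4}w_i^*a^{1/4}$. Then $\sum\mathrm{Tr}(z_ix_i)=\sum\mathrm{Tr}(bw_i^*aw_i)=\mathrm{Tr}\,b=\mathrm{Tr}\,a$. It remains to check that $z$ is admissible.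

**Step 3: $\|\Theta_z\|\le1$.** The point is a fixed vector. We have
$$\Theta_z(a^{1/2})=b^{1/4}\Big(\sum w_i^*aw_i\Big)b^{1/4}=b^{1/2},\qquad\Theta_z^*(b^{1/2})=\sum z_i^*b^{1/2}z_i=a^{1/4}\Big(\sum w_ibw_i^*\Big)a^{1/4}=a^{1/2}.$$
So $\Psi=\Theta_z^*\Theta_z$ preserves positivity, is a positive semidefinite operator on the Hilbert space $S_2^n$, and fixes the invertible positive matrix $a^{1/2}$. Any hermitian $v$ satisfies $-Ca^{1/2}\le v\le Ca^{1/2}$ for some $C$; hence $-Ca^{1/2}\le\Psi^k(v)\le Ca^{1/2}$ for all $k$. As hermitian matrices span $M_n$, the powers $\Psi^k$ are bounded, so all eigenvalues of $\Psi$ are $\le1$ and $\|\Theta_z\|^2=\|\Psi\|\le1$. $\square$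

**Lemma 3.** Let $x\in M_n^N$ and $\varepsilon>0$. Then $x^\varepsilon=(x_1,\dots,x_N,(\varepsilon e_{jk})_{1\le j,k\le n})\in M_n^{N+n^2}$ is good.

*Proof.* **Step 1: a minimum exists.** Consider $F(a,b)=\sum_i\mathrm{Tr}(a^{-1/2}x_i^\varepsilon b^{-1/2}x_i^{\varepsilon*})$ over $a,b>0$ with $\mathrm{Tr}\,a=\mathrm{Tr}\,b=1$. The added matrices keep $F$ large near the boundary: $\mathrm{Tr}(a^{-1/2}e_{jk}b^{-1/2}e_{kj})=(a^{-1/2})_{jj}(b^{-1/2})_{kk}$, so
$$F(a,b)\ge\varepsilon^2\,\mathrm{Tr}(a^{-1/2})\,\mathrm{Tr}(b^{-1/2}).$$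
Both traces are $\ge1$ because $a,b\le1$. So $F\to\infty$ when the least eigenvalue of $a$ or of $b$ tends to $0$, and $F$ attains its minimum at some invertible $a,b$.

**Step 2: Lagrange equations.** Write them in $\alpha=a^{-1/2}$, $\beta=b^{-1/2}$, where $F=\sum\mathrm{Tr}(\alpha x_i^\varepsilon\beta x_i^{\varepsilon*})$ is bilinear. The gradient in $\alpha$ is $\sum x_i^\varepsilon\beta x_i^{\varepsilon*}$, and the constraint $\mathrm{Tr}\,\alpha^{-2}=1$ has gradient $-2\alpha^{-3}\ne0$. So $\sum x_i^\varepsilon b^{-1/2}x_i^{\varepsilon*}=\kappa a^{3/2}$ for a real $\kappa$. Multiplying by $a^{-1/2}$ and taking traces gives $\kappa=F>0$, the minimal value. Likewise $\sum x_i^{\varepsilon*}a^{-1/2}x_i^\varepsilon=Fb^{3/2}$.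

**Step 3: rescaling.** To remove $F$, replace $a,b$ by $F^{1/2}a,F^{1/2}b$. The left sides are multiplied by $F^{-1/4}$, and $F^{-1/4}Fa^{3/2}=F^{3/4}a^{3/2}=(F^{1/2}a)^{3/2}$, similarly for $b$. So for the new $a,b$
$$\sum x_i^\varepsilon b^{-1/2}x_i^{\varepsilon*}=a^{3/2},\qquad\sum x_i^{\varepsilon*}a^{-1/2}x_i^\varepsilon=b^{3/2}.$$
With $w_i=a^{-3/4}x_i^\varepsilon b^{-3/4}$ we get $\sum w_ibw_i^*=a^{-3/4}\big(\sum x_i^\varepsilon b^{-1/2}x_i^{\varepsilon*}\big)a^{-3/4}=1$ and, in the same way, $\sum w_i^*aw_i=1$. $\square$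

## 6. The measure $d\lambda/\lambda^2$

We need elements $\varphi_i$ with $\|\sum x_i\otimes\varphi_i\|_1=\mathrm{Tr}\,a$ whenever (6) holds. The weights $a,b$ are not available to the $\varphi_i$, so we give each $\varphi_i$ a weight $D$ of its own, with a spread-out distribution: try $\varphi_i=D^{3/4}c_iD^{3/4}$ with $D>0$ free from the circular family $(c_i)$. For good $x$ and $W=\sum w_i\otimes c_i$,
$$\sum x_i\otimes D^{3/4}c_iD^{3/4}=(a\otimes D)^{3/4}\,W\,(b\otimes D)^{3/4}.$$
In a free model, moments of such products are computed by replacing $WF W^*$ by $\eta(F)=\sum w_i(\mathrm{id}\otimes\tau)(F)w_i^*$ (Lemma 4). The only information about $w$ is $\sum w_ibw_i^*=1$ and $\sum w_i^*aw_i=1$. So $a$ and $b$ disappear from the computation if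
$$(\mathrm{id}\otimes\tau)\big(f(b\otimes D)\big)=\text{const}(f)\cdot b\qquad\text{for all }f.$$
If $D$ has distribution $\mu$, this reads $\int f(\beta\lambda)\,d\mu(\lambda)=\beta\int f\,d\mu$ for all $\beta>0$. When $\mu$ has a continuous density $\rho$, substitution gives $\rho(u/\beta)=\beta^2\rho(u)$, i.e. $\rho(u)=\rho(1)u^{-2}$. So the measure is $d\lambda/\lambda^2$ up to a constant.

This measure has infinite mass near $0$, and the remark after Lemma 6 shows that the trace norm of the truncated $D^{3/4}cD^{3/4}$ tends to infinity as the truncation is removed. So we truncate $D$ to a large window, divide by the trace norm, and pass to a limit. The truncation destroys the exact scaling only at the two ends of the window.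

## 7. Moments in the free model

For $0<S<T$ let $\mathcal A=L^\infty([S,T])$, $\tau(f)=\int_S^Tf(\lambda)\frac{d\lambda}{\lambda^2}$, $m=\tau(1)$, $\hat\tau=\tau/m$, and $D(\lambda)=\lambda$. Let $(\mathcal N,\hat\tau)=\mathcal N_{S,T}$ be the free product of $(\mathcal A,\hat\tau)$ and $L(\mathbb F_\infty)$: a finite von Neumann algebra with faithful normal tracial state, containing $\mathcal A$ and a $*$-free sequence $(c_i)$ of circular elements with $\hat\tau(c_ic_i^*)=1$, which is $*$-free from $\mathcal A$. Put $\tau=m\hat\tau$ on $\mathcal N$. $L_p$-norms on $M_n\otimes\mathcal N$ refer to $\mathrm{Tr}\otimes\tau$. For $w_1,\dots,w_N\in M_n$ and $F\in M_n\otimes\mathcal A$ let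
$$W=\sqrt m\sum w_i\otimes c_i,\quad\eta(F)=\sum w_i(\mathrm{id}\otimes\tau)(F)w_i^*\otimes1,\quad\eta^\sharp(F)=\sum w_i^*(\mathrm{id}\otimes\tau)(F)w_i\otimes1,$$
and $\eta_p=\eta$ for $p$ odd, $\eta_p=\eta^\sharp$ for $p$ even.

**Definition (Kreweras complement).** Place $\bar l$ between $l$ and $l+1$, so the order is $1,\bar1,2,\bar2,\dots,r,\bar r$. For $\pi\in NC(r)$, $K(\pi)$ is the largest noncrossing partition $\sigma$ of $\{\bar1,\dots,\bar r\}$ such that $\pi\cup\sigma$ is noncrossing. We drop the bars.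

**Step 1: a description of $K(\pi)$.** We want a rule that is easy to use in an induction. For $l<k$ declare $l\sim k$ iff $\{l+1,\dots,k\}$ is a union of blocks of $\pi$. Disjoint unions, differences of nested sets, and intersections of unions of blocks are unions of blocks; hence $\sim$ is an equivalence relation. It is noncrossing: if $l_1<l_2<l_3<l_4$, $l_1\sim l_3$, $l_2\sim l_4$, then $\{l_2+1,\dots,l_3\}$ is an intersection of unions of blocks, so $l_2\sim l_3$. Finally, a block of $\pi$ and a block of $\sigma$ cross iff for some $\bar l,\bar k$ in the latter, with $l<k$, the former has points both inside and outside $\{l+1,\dots,k\}$. So $\sigma$ does not cross $\pi$ iff $\bar l,\bar k$ lie in a common block of $\sigma$ only when $l\sim k$. Therefore $\sim$ is $K(\pi)$.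

*Example.* For $\pi=\{\{1,4\},\{2,3\}\}$ only $\{2,3\}$ counts, so $1\sim3$ and $K(\pi)=\{\{1,3\},\{2\},\{4\}\}$. For $\pi=\{\{1,2\},\{3,4\}\}$ we get $2\sim4$ and $K(\pi)=\{\{2,4\},\{1\},\{3\}\}$.

**Step 2: removing a neighboring pair.** This is the inductive move. Let $NC_2(2k)$ be the noncrossing pairings. For $k\ge1$ each $\pi\in NC_2(2k)$ contains some $\{p,p+1\}$: take a pair $\{p,q\}$, $p<q$, with $q-p$ minimal. Let $k\ge2$ and let $\pi'$ be $\pi$ with $\{p,p+1\}$ removed.

- $\{p\}$ is a block of $K(\pi)$, because a set $\{l+1,\dots,p\}$ or $\{p+1,\dots,k'\}$ contains exactly one of $p,p+1$.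
- If $p\ge2$, then $p-1\sim p+1$. If $p=1$, then $2\sim2k$, since $\{3,\dots,2k\}$ is a union of blocks.
- For $l<k'$ outside $\{p,p+1\}$, the set $\{l+1,\dots,k'\}$ contains both or neither of $p,p+1$. It is a union of blocks of $\pi$ iff the set with $p,p+1$ removed is a union of blocks of $\pi'$.

So $K(\pi)$ arises from $K(\pi')$ by adding the singleton $\{p\}$ and adjoining $p+1$ to the block of $p-1$ (if $p\ge2$), respectively $2$ to the block of $2k$ (if $p=1$). For $k=1$, $K(\pi)$ has two blocks; hence $K(\pi)$ has $k+1$ blocks for every $\pi\in NC_2(2k)$.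

**Lemma 4.** For $F_1,\dots,F_{2k}\in M_n\otimes\mathcal A$,
$$(\mathrm{Tr}\otimes\tau)(WF_1W^*F_2WF_3W^*\cdots W^*F_{2k})=\sum_{\pi\in NC_2(2k)}V_\pi(F_1,\dots,F_{2k}),$$
where the multilinear $V_\pi$ obey: $V(F_1,F_2)=(\mathrm{Tr}\otimes\tau)(\eta(F_1)F_2)$ for $k=1$; and if $k\ge2$, $\{p,p+1\}\in\pi$ and $\pi'$ is $\pi$ with this pair removed (relabeled), then
$$V_\pi(F_1,\dots,F_{2k})=\begin{cases}V_{\pi'}(\dots,F_{p-2},\,F_{p-1}\eta_p(F_p)F_{p+1},\,F_{p+2},\dots),&p\ge2,\\ V_{\pi'}(F_3,\dots,F_{2k-1},\,F_{2k}\eta_1(F_1)F_2),&p=1.\end{cases}\tag{7}$$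

*Proof.* **Step 1: formula for $V_\pi$.** We define $V_\pi$ by an explicit formula. By multilinearity let $F_l=y_l\otimes a_l$. If $\{a_l\}$ and $\{b_l\}$ are free, then (Nica–Speicher, *Lectures on the Combinatorics of Free Probability*, Thm 14.4)
$$\hat\tau(b_1a_1\cdots b_ra_r)=\sum_{\pi\in NC(r)}\kappa_\pi[b_1,\dots,b_r]\,\hat\tau_{K(\pi)}[a_1,\dots,a_r],$$
where $\hat\tau_\sigma[a_1,\dots,a_r]=\prod_{B\in\sigma}\hat\tau(\prod_{l\in B}a_l)$. Apply it with $r=2k$ and $b_l=c_{i_l}$ for $l$ odd, $b_l=c_{i_l}^*$ for $l$ even. Only pairings contribute, with $i_p=i_q$ for each pair; in a noncrossing pairing the points between $p$ and $q$ are paired among themselves, so $p,q$ have opposite parity, each pair joins a $c$ to a $c^*$, and the cumulant is $1$. The $2k$ factors $\sqrt m$ and $\tau=m\hat\tau$ give the prefactor $m^{k+1}$, one $m$ for each of the $k+1$ blocks of $K(\pi)$. So the left side is $\sum_\pi V_\pi$ with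
$$V_\pi=\sum\mathrm{Tr}\big(w_{i_1}y_1w_{i_2}^*y_2w_{i_3}\cdots w_{i_{2k}}^*y_{2k}\big)\prod_{B\in K(\pi)}\tau\Big(\prod_{l\in B}a_l\Big),$$
summed over indices with $i_p=i_q$ whenever $\{p,q\}\in\pi$. For $k=1$ this is $\sum_i\mathrm{Tr}(w_iy_1w_i^*y_2)\tau(a_1)\tau(a_2)=(\mathrm{Tr}\otimes\tau)(\eta(F_1)F_2)$.

**Step 2: recursion.** We sum over the common index of one neighboring pair $\{p,p+1\}$. Together with the factor $\tau(a_p)$ from the singleton $\{p\}$, this replaces $w_{i_p}y_pw_{i_p}^*$ ($p$ odd), resp. $w_{i_p}^*y_pw_{i_p}$ ($p$ even), by the matrix part of $\eta_p(F_p)$. By the description above, the other blocks are those of $K(\pi')$ with $a_{p+1}$ multiplied into $a_{p-1}$, resp. $a_2$ into $a_{2k}$ if $p=1$; in the last case one also uses cyclicity of $\mathrm{Tr}$. This is (7). Relabeling shifts indices by an even number, so parity is preserved. $\square$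

*Example, $k=2$.* The two pairings $\{\{1,2\},\{3,4\}\}$ ($p=1$) and $\{\{1,4\},\{2,3\}\}$ ($p=2$) give
$$(\mathrm{Tr}\otimes\tau)(WF_1W^*F_2WF_3W^*F_4)=(\mathrm{Tr}\otimes\tau)\big(\eta(F_3)F_4\eta(F_1)F_2\big)+(\mathrm{Tr}\otimes\tau)\big(\eta(F_1\eta^\sharp(F_2)F_3)F_4\big).$$

## 8. The trace norm sees only $\mathrm{Tr}\,a$

Put $\mathcal I(u)=\int_0^\infty u(\lambda)\frac{d\lambda}{\lambda^2}$.

**Lemma 5.** Let $a,b>0$ be invertible in $M_n$ with $\sum w_ibw_i^*=1=\sum w_i^*aw_i$. Let $f,h\ge0$ be bounded Borel functions vanishing outside a compact interval $I\subset(0,\infty)$ such that $I\subset[\beta S,\beta T]$ for every eigenvalue $\beta$ of $a$ and of $b$. Put $Y=h^{1/2}(a\otimes D)\,W\,f^{1/2}(b\otimes D)$. Then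
$$\|Y\|_1=\mathrm{Tr}(a)\cdot\gamma(f,h),$$
where $\gamma(f,h)$ depends only on $f,h$ (not on $n,a,b,w,S,T$).

*Proof.* **Step 1: scaling makes $\eta$ scalar.** Here the measure does its work. Let $b=\sum\beta p_\beta$ be the spectral decomposition and $j\ge1$. Substituting $u=\beta\lambda$, so $d\lambda/\lambda^2=\beta\,du/u^2$,
$$(\mathrm{id}\otimes\tau)(f^j(b\otimes D))=\sum_\beta p_\beta\int_S^Tf(\beta\lambda)^j\frac{d\lambda}{\lambda^2}=\sum_\beta p_\beta\,\beta\int_{\beta S}^{\beta T}f(u)^j\frac{du}{u^2}=\mathcal I(f^j)\,b .$$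
Hence $\eta(f^j(b\otimes D))=\mathcal I(f^j)1$. In the same way
$$(\mathrm{id}\otimes\tau)(h^j(a\otimes D))=\mathcal I(h^j)\,a,\qquad\eta^\sharp(h^j(a\otimes D))=\mathcal I(h^j)1.$$

**Step 2: every $V_\pi$ is $\mathrm{Tr}(a)$ times a universal number.** We claim that for $\pi\in NC_2(2k)$ and exponents $j_l\ge1$
$$V_\pi\big(f^{j_1}(b\otimes D),h^{j_2}(a\otimes D),f^{j_3}(b\otimes D),\dots,h^{j_{2k}}(a\otimes D)\big)=\mathrm{Tr}(a)\,v_\pi(j_1,\dots,j_{2k}),$$
with $v_\pi$ depending only on the numbers $\mathcal I(f^j),\mathcal I(h^j)$. For $k=1$ the value is $\mathcal I(f^{j_1})\,\mathrm{Tr}(a)\,\mathcal I(h^{j_2})$. For $k\ge2$ pick $\{p,p+1\}\in\pi$ and apply (7). By Step 1, $\eta_p$ of the $p$-th entry is the scalar $\mathcal I(f^{j_p})$ ($p$ odd) or $\mathcal I(h^{j_p})$ ($p$ even). The two neighboring entries (cyclically, if $p=1$) are powers of one and the same operator, and they multiply to a power of it with exponent $\ge1$. This reduces the claim to $k-1$.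

**Step 3: from moments to $\|Y\|_1$.** By cyclicity and Lemma 4, for all $k\ge1$,
$$(\mathrm{Tr}\otimes\tau)((YY^*)^k)=(\mathrm{Tr}\otimes\tau)\big((Wf(b\otimes D)W^*h(a\otimes D))^k\big)=\mathrm{Tr}(a)\,\mu_k,$$
with $\mu_k$ depending only on $f,h$. The same holds, with the same $\mu_k$, in the scalar model $n=1$, $w=a=b=1$, with any window $[S',T']\supset I$. Take $R$ larger than $\|YY^*\|$ in both models, and approximate $\sqrt t$ uniformly on $[0,R]$ by polynomials without constant term (possible since $\sqrt0=0$). Both traces are finite, so passing to the limit, $\|Y\|_1=(\mathrm{Tr}\otimes\tau)((YY^*)^{1/2})$ equals $\mathrm{Tr}(a)$ times the value $\gamma(f,h)$ of the scalar model. Comparing two scalar models shows that $\gamma(f,h)$ does not depend on $[S',T']$. $\square$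

*Example.* From the case $k=2$ of Lemma 4, $\mu_1=\mathcal I(f)\mathcal I(h)$ and $\mu_2=\mathcal I(f)^2\mathcal I(h^2)+\mathcal I(f^2)\mathcal I(h)^2$.

## 9. Growth of the normalizing function $g$

For compact $I=[s,t]\subset(0,\infty)$ put $f_I(u)=u^{3/2}1_I(u)$ and $g(I)=\gamma(f_I,f_I)$. That is,
$$g(I)=\big\|1_I(D)D^{3/4}\sqrt m\,c_1D^{3/4}1_I(D)\big\|_1\quad\text{in any }\mathcal N_{S,T}\text{ with }[S,T]\supset I,$$
and $c_1$ may be replaced by any $c_i$.

**Lemma 6.** $g(I)$ depends only on $L=\ln(t/s)$. Writing $g(L)$, the function $g$ is nondecreasing and $0<g(L)\le L^{3/2}$ for $L>0$. For each integer $k\ge1$ there is $L_k\ge4k$ with $g(L_k+2k)\le(1+\frac1k)\,g(L_k-2k)$.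

*Proof.* **Step 1: scaling.** To see that only $L$ matters, apply Lemma 5 with $n=1$, $a=b=\rho$, $w=\rho^{-1/2}$, $f=h=f_I$. Then $Y$ equals $\rho^{\frac34+\frac34-\frac12}=\rho$ times $1_{\rho^{-1}I}(D)D^{3/4}\sqrt m\,c_1D^{3/4}1_{\rho^{-1}I}(D)$. So $\rho\,g(\rho^{-1}I)=\rho\,g(I)$.

**Step 2: monotonicity and positivity.** If $I\subset I'$, the operator for $I$ is the compression by $1_I(D)$ of the operator for $I'$, and compression decreases $\|\cdot\|_1$. For $L>0$ the squared $L_2$-norm of the operator is $\mu_1=\mathcal I(f_I)^2>0$, so it is nonzero and $g(L)>0$.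

**Step 3: an upper bound.** Polynomial growth is enough; take $[S,T]=I$. By Hölder with $\frac14+\frac12+\frac14=1$,
$$g(L)\le\|D^{1/4}\|_4\,\|D^{1/2}\sqrt m\,c_1D^{1/2}\|_2\,\|D^{1/4}\|_4 .$$
Here $\|D^{1/4}\|_4^4=\tau(D)=\int_s^t\frac{d\lambda}\lambda=L$. By Lemma 4 with $k=1$, $\|D^{1/2}\sqrt m\,c_1D^{1/2}\|_2^2=\tau(\eta(D)D)=\tau(D)^2=L^2$. So $g(L)\le L^{1/4}\cdot L\cdot L^{1/4}=L^{3/2}$.

**Step 4: slow growth somewhere.** If the last claim fails for some $k$, then $g(L+2k)>(1+\frac1k)g(L-2k)$ for all $L\ge4k$. Taking $L=4k,8k,\dots,4kj$ and chaining, $g(4kj+2k)>(1+\frac1k)^jg(2k)$ for all $j$. This contradicts $g(L)\le L^{3/2}$ and $g(2k)>0$. $\square$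

*Remark: $g(L)\to\infty$.* Split $I$ of log-length $j\ell$ into $j$ successive intervals $I_1,\dots,I_j$ of log-length $\ell$, with projections $P_r=1_{I_r}(D)$. These are disjoint up to null sets, and $X\mapsto\sum_rP_rXP_r$ is an average of conjugations by the unitaries $\sum_r\omega^rP_r$ of $1_I(D)\mathcal N1_I(D)$, $\omega^j=1$. So it is contractive on $L_1$, and $j\,g(\ell)=\sum_r\|P_rXP_r\|_1\le\|X\|_1=g(j\ell)$ for $X$ the operator of $I$. Thus the division by $g$ in the next section cannot be avoided.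

## 10. The embedding of $OH$

For $k\ge1$ let $L_k$ be as in Lemma 6, $g_k=g(L_k)$, $[s,t]=[1,e^{L_k}]$, $[S,T]=[e^{-2k},e^{L_k+2k}]$. Let $\mathcal N_k=\mathcal N_{S,T}$ with trace $\tau_k$, let $e=1_{[s,t]}(D)$, and
$$\varphi_i^{(k)}=e\,D^{3/4}\sqrt m\,c_i\,D^{3/4}\,e\in\mathcal N_k,\qquad\|\varphi_i^{(k)}\|_1=g_k .$$

**Proposition 7.** If $x\in M_n^N$ is good with $a,b,w_i$ as in (6), then $\lim_k\frac1{g_k}\big\|\sum_ix_i\otimes\varphi_i^{(k)}\big\|_1=\mathrm{Tr}\,a=|||x|||$.

*Proof.* Lemma 5 cuts off by functions of $a\otimes D$ and $b\otimes D$, whereas $\sum x_i\otimes\varphi_i^{(k)}$ is cut off by $1\otimes e$. We sandwich one cutoff between two of the other kind. Let $\delta\in(0,1)$ be such that the spectra of $a,b$ lie in $[\delta,\delta^{-1}]$, and let $k$ be so large that $e^{-k}\le\delta$. Put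
$$\hat X=\sum x_i\otimes D^{3/4}\sqrt m\,c_iD^{3/4}=(a\otimes D)^{3/4}W(b\otimes D)^{3/4},\qquad X=\sum x_i\otimes\varphi_i^{(k)}=(1\otimes e)\hat X(1\otimes e),$$
$P_I=1_I(a\otimes D)$, $Q_I=1_I(b\otimes D)$, $I_-=[s/\delta,\delta t]$, $I_+=[\delta s,t/\delta]$.

**Step 1: comparison of projections.** The aim is to bound $\|X\|_1$ on both sides. The interval $I_-$ is nondegenerate, as $\delta^2e^{L_k}\ge e^{-2k+4k}>1$. For $\alpha\in[\delta,\delta^{-1}]$: $\alpha\lambda\in I_-$ implies $\lambda\in[s,t]$, and $\lambda\in[s,t]$ implies $\alpha\lambda\in I_+$. Hence $P_{I_-}\le1\otimes e\le P_{I_+}$, all commuting, and similarly for $Q$. Thus $P_{I_-}\hat XQ_{I_-}=P_{I_-}XQ_{I_-}$ and $X=(1\otimes e)P_{I_+}\hat XQ_{I_+}(1\otimes e)$, so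
$$\|P_{I_-}\hat XQ_{I_-}\|_1\le\|X\|_1\le\|P_{I_+}\hat XQ_{I_+}\|_1 .$$

**Step 2: applying Lemma 5.** We check its window condition. For each eigenvalue $\beta$ of $a$ or $b$, $\beta S\le\delta^{-1}e^{-2k}\le\delta=\delta s$ and $\beta T\ge\delta e^{L_k+2k}\ge e^{L_k}/\delta=t/\delta$. So $I_-\subset I_+\subset[\beta S,\beta T]$. As $P_I\hat XQ_I=f_I^{1/2}(a\otimes D)\,W\,f_I^{1/2}(b\otimes D)$ and $I_\pm$ has log-length $L_k\pm2\ln\frac1\delta$,
$$\|P_{I_\pm}\hat XQ_{I_\pm}\|_1=\mathrm{Tr}(a)\,g\big(L_k\pm2\ln\tfrac1\delta\big).$$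

**Step 3: the limit.** It remains to see that the ends do not matter. Since $\ln\frac1\delta\le k$ and $g$ is nondecreasing,
$$\mathrm{Tr}(a)\frac{g(L_k-2k)}{g_k}\le\frac{\|X\|_1}{g_k}\le\mathrm{Tr}(a)\frac{g(L_k+2k)}{g_k}.$$
The left ratio is at least $g(L_k-2k)/g(L_k+2k)\ge(1+\frac1k)^{-1}$, and the right ratio is at most $(1+\frac1k)g(L_k-2k)/g_k\le1+\frac1k$. The equality $\mathrm{Tr}\,a=|||x|||$ is Lemma 2. $\square$

*Proof of Theorem A.* **Step 1: definition of $J$.** We collect all windows in one algebra. Let $A=\{(m_k):m_k\in\mathcal N_k,\ \sup\|m_k\|<\infty\}$, let $\mathcal U$ be a free ultrafilter on $\mathbb N$, and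
$$J(e_i)(m)=\lim_{\mathcal U}\frac1{g_k}\tau_k\big(m_k\varphi_i^{(k)}\big),\qquad m=(m_k)\in A,$$
which is bounded since $\|\varphi_i^{(k)}\|_1=g_k$. Extend linearly. With $\Psi_x$ as in (2),
$$\Psi_x(m)=\lim_{\mathcal U}\frac1{g_k}(\mathrm{Tr}\otimes\tau_k)\Big(m_k\sum_ix_i\otimes\varphi_i^{(k)}\Big),\qquad\|\Psi_x\|=\lim_{\mathcal U}\frac1{g_k}\Big\|\sum x_i\otimes\varphi_i^{(k)}\Big\|_1 .$$
For the norm: $M_n(A)$ is the $\ell_\infty$-product of the $M_n(\mathcal N_k)$, which gives $\le$; and if $\sum x_i\otimes\varphi_i^{(k)}=u_k|\cdot|$ is the polar decomposition, then $m=(u_k^*)$ attains the value.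

**Step 2: $\|\Psi_x\|=|||x|||$ for all $x$.** This is the hypothesis of Lemma 1. For good $x$ it is Proposition 7. In general, pad $x\in M_n^N$ with zeros to an element of $M_n^{N+n^2}$. This changes neither side: for $\Psi_x$ it is obvious, for $|||x|||$ see Section 3. By Lemma 3, $x^\varepsilon$ is good, and $x^\varepsilon\to x$ as $\varepsilon\to0$. Both sides are seminorms on the finite-dimensional space $M_n^{N+n^2}$, hence continuous, and they agree at every $x^\varepsilon$. So they agree at $x$.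

**Step 3: conclusion.** Lemma 1 gives a complete isometry $J:OH\to A^*$, and $A^*=(A^{**})_*$ with the right operator space structure by Section 2. $\blacksquare$

Each $\mathcal N_k$ is finite, but by Pisier's theorem $A^{**}$ is not semifinite.

## 11. The spaces $[R,C]_\theta$

View $R$ and $C$ as structures on the same $\ell_2$ with basis $(e_i)$. The complex interpolation spaces are operator spaces with $M_n([R,C]_\theta)=[M_n(R),M_n(C)]_\theta$. For $\theta=0,1$ we get $R,C$, which embed in $S_1=B(\ell_2)_*$ by Section 2. Let $0<\theta<1$, $p=1/\theta$, $p'=1/(1-\theta)$. Two facts are quoted.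

- Pisier (*The operator Hilbert space OH, complex interpolation and tensor norms*, Mem. AMS 585, Section 8): $\|\sum z_i\otimes e_i\|_{M_n([R,C]_\theta)}=\|\Theta_z:S_p^n\to S_p^n\|^{1/2}$ for $z_i\in M_n$.
- Duality of complex interpolation in finite dimension: with $R_N^*=C_N$, $C_N^*=R_N$ for the dual basis, $[R_N,C_N]_{1-\theta}^*=[C_N,R_N]_{1-\theta}=[R_N,C_N]_\theta$.

*Example.* For the pair of Section 1, $\Theta_z(v)=\mathrm{Tr}(v)e_{11}$ has norm $\|1\|_{p'}=2^{1-\theta}$ on $S_p^2$. So the pair has norm $2^{(1-\theta)/2}$ in $[R,C]_\theta$, running from $\sqrt2$ through $2^{1/4}$ to $1$.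

We embed $E=[R,C]_{1-\theta}$; as $\theta\in(0,1)$ is arbitrary, this suffices. Sign changes leave $\Theta_z$ unchanged, so by the first fact they are complete isometries, and coordinate projections are averages of two of them. Thus (3) becomes
$$\Big\|\sum z_i\otimes\xi_i\Big\|_{M_n(E_N^*)}=\|\Theta_z\|_{S_p\to S_p}^{1/2},\qquad|||x|||=\sup\Big\{\Big|\sum\mathrm{Tr}(z_ix_i)\Big|:\|\Theta_z\|_{S_p\to S_p}\le1\Big\},$$
and the padding argument holds. Lemma 1 was stated for such an $E$. Call $x$ *good* now if, with $a,b>0$ invertible,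
$$x_i=a^{(1+\theta)/2}w_ib^{(2-\theta)/2},\qquad\sum w_ibw_i^*=1=\sum w_i^*aw_i .\tag{8}$$
Again $\mathrm{Tr}\,a=\mathrm{Tr}\,b$.

**Step 1: $|||x|||\le\mathrm{Tr}\,a$ for good $x$.** This is the analogue of (5). Let $\|\Theta_z\|_{S_p\to S_p}\le1$. We have $\mathrm{Tr}(z_ix_i)=\mathrm{Tr}\big((b^{(1-\theta)/2}z_ia^{\theta/2})(a^{1/2}w_ib^{1/2})\big)$ and
$$\sum\mathrm{Tr}(b^{1-\theta}z_ia^\theta z_i^*)=\mathrm{Tr}\big(b^{1-\theta}\Theta_z(a^\theta)\big)\le\|b^{1-\theta}\|_{p'}\|a^\theta\|_p=(\mathrm{Tr}\,b)^{1-\theta}(\mathrm{Tr}\,a)^\theta=\mathrm{Tr}\,a,$$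
while $\sum\mathrm{Tr}(aw_ibw_i^*)=\mathrm{Tr}\,a$. Cauchy–Schwarz gives $|\sum\mathrm{Tr}(z_ix_i)|\le\mathrm{Tr}\,a$.

**Step 2: $|||x|||\ge\mathrm{Tr}\,a$ for good $x$.** The fixed-vector argument used Hilbert space; its replacement is interpolation. Take $z_i=b^{\theta/2}w_i^*a^{(1-\theta)/2}$. Then $\sum\mathrm{Tr}(z_ix_i)=\sum\mathrm{Tr}(bw_i^*aw_i)=\mathrm{Tr}\,a$, and we must show $\|\Theta_z\|_{S_p\to S_p}\le1$. The map $T(v)=\sum w_i^*a^{1/2}va^{1/2}w_i$ is unital and completely positive, hence contractive on $M_n$ in operator norm. The map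
$$\Lambda(v)=b^{1/2}\,T(a^{-1/2}va^{-1/2})\,b^{1/2}=\sum b^{1/2}w_i^*vw_ib^{1/2}$$
is completely positive and trace preserving, as $\sum w_ibw_i^*=1$; its adjoint is unital completely positive, so $\Lambda$ is contractive on $S_1^n$. Moreover $\Theta_z(v)=b^{\theta/2}T(a^{-\theta/2}va^{-\theta/2})b^{\theta/2}$.

Let $v=u|v|$, $y=u'|y|$ be invertible (such elements are dense), with $u,u'$ unitary and $\|v\|_p=\|y\|_{p'}=1$. On $0\le\mathrm{Re}\,\zeta\le1$ the function
$$G(\zeta)=\mathrm{Tr}\Big(u'|y|^{p'(1-\zeta)}\,b^{\zeta/2}\,T\big(a^{-\zeta/2}u|v|^{p\zeta}a^{-\zeta/2}\big)\,b^{\zeta/2}\Big)$$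
is bounded and analytic. For $\zeta=is$: $\|u'|y|^{p'(1-is)}\|_1=\mathrm{Tr}|y|^{p'}=1$, the argument of $T$ is unitary, and $b^{is/2}$ is unitary; so $|G|\le1$. For $\zeta=1+is$,
$$G(\zeta)=\mathrm{Tr}\Big(u'|y|^{-ip's}\,b^{is/2}\,\Lambda\big(a^{-is/2}u|v|^{p(1+is)}a^{-is/2}\big)\,b^{is/2}\Big),$$
where $u'|y|^{-ip's}$ is unitary and the argument of $\Lambda$ has trace norm $\mathrm{Tr}|v|^p=1$; so $|G|\le1$. Since $p'(1-\theta)=1=p\theta$, the three lines theorem gives $|\mathrm{Tr}(y\Theta_z(v))|=|G(\theta)|\le1$.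

**Step 3: $x^\varepsilon$ is good.** This replaces Lemma 3. Minimize $F=\sum\mathrm{Tr}(a^{-\theta}x_i^\varepsilon b^{-(1-\theta)}x_i^{\varepsilon*})\ge\varepsilon^2\,\mathrm{Tr}(a^{-\theta})\,\mathrm{Tr}(b^{-(1-\theta)})$ over $\mathrm{Tr}\,a=\mathrm{Tr}\,b=1$. Both traces are $\ge1$, so a minimum exists as before. In $\alpha=a^{-\theta}$, $\beta=b^{-(1-\theta)}$ the constraints $\mathrm{Tr}\,\alpha^{-1/\theta}=1=\mathrm{Tr}\,\beta^{-1/(1-\theta)}$ have gradients proportional to $\alpha^{-1/\theta-1}=a^{1+\theta}$ and $\beta^{-1/(1-\theta)-1}=b^{2-\theta}$. Lagrange's rule, and taking traces against $a^{-\theta}$ and $b^{-(1-\theta)}$ to find the multipliers, gives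
$$\sum x_i^\varepsilon b^{-(1-\theta)}x_i^{\varepsilon*}=Fa^{1+\theta},\qquad\sum x_i^{\varepsilon*}a^{-\theta}x_i^\varepsilon=Fb^{2-\theta},$$
with $F>0$ the minimal value. Replacing $a,b$ by $F^{1/2}a,F^{1/2}b$ removes $F$ from both: $F^{-(1-\theta)/2}F=F^{(1+\theta)/2}$ and $F^{-\theta/2}F=F^{(2-\theta)/2}$. Then $w_i=a^{-(1+\theta)/2}x_i^\varepsilon b^{-(2-\theta)/2}$ satisfies (8): for instance $\sum w_ibw_i^*=a^{-(1+\theta)/2}\big(\sum x_i^\varepsilon b^{-(1-\theta)}x_i^{\varepsilon*}\big)a^{-(1+\theta)/2}=1$, and $\sum w_i^*aw_i=1$ in the same way.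

**Step 4: the function $g$.** Lemmas 4 and 5 do not involve $\theta$. Use $h_I(u)=u^{1+\theta}1_I(u)$, $f_I(u)=u^{2-\theta}1_I(u)$, $g(I)=\gamma(f_I,h_I)$, the trace norm of $1_I(D)D^{(1+\theta)/2}\sqrt m\,c_1D^{(2-\theta)/2}1_I(D)$. The statement of Lemma 6 holds. Scaling: $\frac{1+\theta}2+\frac{2-\theta}2-\frac12=1$. Monotonicity: compression, as before. Positivity: $\mu_1=\mathcal I(f_I)\mathcal I(h_I)>0$. Bound: since $\frac\theta2+\frac12+\frac{1-\theta}2=1$, Hölder gives
$$g(L)\le\|D^{\theta/2}\|_{2/\theta}\,\|D^{1/2}\sqrt m\,c_1D^{1/2}\|_2\,\|D^{(1-\theta)/2}\|_{2/(1-\theta)}=L^{\theta/2}\cdot L\cdot L^{(1-\theta)/2}=L^{3/2}.$$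
The last claim used only these properties.

**Step 5: the embedding.** With the new $L_k$, $g_k$ put $\varphi_i^{(k)}=e\,D^{(1+\theta)/2}\sqrt m\,c_iD^{(2-\theta)/2}\,e$. For good $x$, $\hat X=(a\otimes D)^{(1+\theta)/2}W(b\otimes D)^{(2-\theta)/2}$ and $P_I\hat XQ_I=h_I^{1/2}(a\otimes D)\,W\,f_I^{1/2}(b\otimes D)$. The intervals, projections and estimates in the proof of Proposition 7 are the same, so $\lim_k\frac1{g_k}\|\sum x_i\otimes\varphi_i^{(k)}\|_1=\mathrm{Tr}\,a=|||x|||$. Define $A$ and $J$ as in Section 10. Step 3 and continuity give $\|\Psi_x\|=|||x|||$ for all $x$, and Lemma 1 yields a complete isometry $[R,C]_{1-\theta}\to A^*=(A^{**})_*$. This proves Theorem B(1). $\square$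

## 12. A type III factor with separable predual

*Proof of Theorem B(2).* **Step 1: a separable C*-algebra.** We first cut $A$ down; take $A,J$ from Section 10. For every $x$ in countable dense subsets of all $M_r^N$ and every $l\in\mathbb N$ choose $m$ in the unit ball of $M_r(A)$ with $|\Psi_x(m)|\ge\|\Psi_x\|-1/l$. Let $A_0\subset A$ be the separable unital C*-algebra generated by the entries of all these $m$. Then $\|\Psi_x|_{M_r(A_0)}\|=|||x|||$ for $x$ in dense sets, hence for all $x$ by continuity of seminorms. By Lemma 1, $v\mapsto J(v)|_{A_0}$ is a complete isometry $OH\to A_0^*$.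

**Step 2: a von Neumann algebra $M$ with separable predual.** We represent $A_0$ so that all $J(e_i)$ become normal. Each $J(e_i)|_{A_0}$ is a linear combination of four states. Let $\pi$ be the direct sum of the countably many GNS representations and $M=\pi(A_0)''$, on a separable Hilbert space. Then $J(e_i)|_{A_0}=\psi_i\circ\pi$ with $\psi_i\in M_*$. The map $M_*\to A_0^*$, $\psi\mapsto\psi\circ\pi$, is completely isometric: the open unit ball of $M_r(\pi(A_0))$ is the image of the open unit ball of $M_r(A_0)$, and by Kaplansky's theorem it is $\sigma$-weakly dense in the unit ball of $M_r(M)$, so the suprema defining the two norms of a matrix of normal functionals agree. Hence $e_i\mapsto\psi_i$ extends to a complete isometry $OH\to M_*$.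

**Step 3: a Bernoulli crossed product.** We enlarge $M$ to an algebra that will be a factor. Since $M_*$ is separable, $M$ has a faithful normal state $\omega$. Let $Q=\bar\bigotimes_{\gamma\in\mathbb F_2}(M,\omega)$, with product state $\phi$. In the GNS picture, where $\Omega$ is the vector of $\omega$, $\phi$ is given by the vector $\bigotimes\Omega$. It is faithful: $\Omega$ is cyclic for $M'$, so $\bigotimes\Omega$ is cyclic for the infinite tensor product of the commutants, which commutes with $Q$; hence it separates $Q$. Let $\alpha$ be the Bernoulli shift of $\mathbb F_2$, which preserves $\phi$, $P=Q\rtimes_\alpha\mathbb F_2$ with unitaries $u_\gamma$, and $E:P\to Q$ the canonical faithful normal expectation. $P$ acts on a separable Hilbert space, so $P_*$ is separable.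

**Step 4: the center of $P$ lies in $Q$.** Let $z$ be central in $P$ and $z_\gamma=E(zu_\gamma^*)$. For finite $F\subset\mathbb F_2$ and $y=z-\sum_Fz_\gamma u_\gamma$ one computes $0\le E(yy^*)=E(zz^*)-\sum_Fz_\gamma z_\gamma^*$. So $\sum_\gamma\phi(z_\gamma z_\gamma^*)\le\phi(E(zz^*))<\infty$. From $z=u_hzu_h^*$ we get $z_{h\gamma h^{-1}}=E(u_hzu_\gamma^*u_h^*)=\alpha_h(z_\gamma)$, so $\phi(z_\gamma z_\gamma^*)$ is constant on conjugacy classes. These are infinite for $\gamma\ne1$, so $z_\gamma=0$ for $\gamma\neq1$. Now $y=z-z_1$, where $z_1$ is the coefficient at the neutral element, satisfies $E(yu_\gamma^*)=0$ for all $\gamma$. Hence $E(yx^*)=0$ for all finite sums $x=\sum q_\gamma u_\gamma$; these are $\sigma$-weakly dense, so $E(yy^*)=0$ and $y=0$. Thus $z\in Q$, and $\alpha_h(z)=u_hzu_h^*=z$ for all $h$.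

**Step 5: the center is trivial.** We use mixing: $\phi(x^*\alpha_h(y))\to\overline{\phi(x)}\phi(y)$ as $h\to\infty$ in $\mathbb F_2$. For $x,y$ supported on finitely many coordinates this is an equality as soon as $h$ has moved the support of $y$ off that of $x$. It extends to all $x,y\in Q$ by density in the norm $\phi(x^*x)^{1/2}$, which $\alpha_h$ preserves. So $\phi(z^*z)=\phi(z^*\alpha_h(z))\to|\phi(z)|^2$, hence $\phi(|z-\phi(z)1|^2)=\phi(z^*z)-|\phi(z)|^2=0$ and $z=\phi(z)1$. Thus $P$ is a factor.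

**Step 6: $M_*\subset P_*$, and the type.** It remains to carry $OH$ into $P_*$. One tensor coordinate $M$ is the range of a normal conditional expectation $\mathcal E:P\to M$, namely $E$ followed by the slice map. The map $\psi\mapsto\psi\circ\mathcal E$, $M_*\to P_*$, is completely contractive, and restriction to $M$ is a completely contractive left inverse. So it is a complete isometry, and $OH\subset P_*$ completely isometrically. By Pisier's theorem $P$ is not semifinite; being a factor, it is of type III. $\square$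

## 13. Schatten classes in preduals

*Proof of Theorem B(3).* For $q=1$, $S_1=B(\ell_2)_*$; for $q=2$, $S_2\cong\ell_2$ is the column space in $S_1$. Let $1<q<2$, $\frac1q=\frac{1+\theta}2$ with $0<\theta<1$, $p=1/\theta$, and let $A,\Psi_x$ be as in Section 11 for this $\theta$, so that $\|\Psi_x\|=\sup\{|\sum\mathrm{Tr}(z_ix_i)|:\|\Theta_z\|_{S_p\to S_p}\le1\}$.

**Step 1: matrices as families.** We generalize the computation behind (4). For $T\in M_r$ let $x_i=(T\epsilon_i)\epsilon_1^*\in M_r$, $1\le i\le r$, with $(\epsilon_i)$ the canonical basis of $\mathbb C^r$. In $\mathrm{Tr}(z_ix_i)=\epsilon_1^*z_iT\epsilon_i$ only the first row $\zeta_i=\epsilon_1^*z_i$ matters. Replacing $z_i$ by $e_{11}z_i$ replaces $\Theta_z$ by $e_{11}\Theta_z(\cdot)e_{11}$ and does not increase its norm. For $z_i=\epsilon_1\zeta_i$ and $Z$ with rows $\zeta_i$,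
$$\Theta_z(v)=\Big(\sum\zeta_iv\zeta_i^*\Big)e_{11}=\mathrm{Tr}(vZ^*Z)\,e_{11},\qquad\|\Theta_z\|_{S_p\to S_p}=\|Z^*Z\|_{p'}=\|Z\|_{2p'}^2,$$
and $\sum\mathrm{Tr}(z_ix_i)=\sum\zeta_iT\epsilon_i=\mathrm{Tr}(ZT)$. Hence $\|\Psi_x\|=\|T\|_{(2p')'}=\|T\|_q$, because $1-\frac1{2p'}=1-\frac{1-\theta}2=\frac{1+\theta}2=\frac1q$.

**Step 2: letting $r$ grow.** To reach all of $S_q$, note that $T\mapsto\Psi_x$ is a linear isometry from $S_q^r$ into $M_r(A)^*=(M_r\otimes A^{**})_*$. Composition with the compression of $B(\ell_2)\bar\otimes A^{**}$ to its upper left corner $M_r\otimes A^{**}$, a normal contraction that is the identity on the corner, embeds $(M_r\otimes A^{**})_*$ isometrically in $(B(\ell_2)\bar\otimes A^{**})_*$. If $T\in M_r$ is padded to $M_{r+1}$, then $x_{r+1}=0$ and the other $x_i$ are padded, so the functional on $B(\ell_2)\bar\otimes A^{**}$ is the same. The maps for different $r$ are therefore compatible, and they extend to $S_q$ because finite matrices are dense. $\blacksquare$
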